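\title{Finite groups as automorphism groups of small Steiner triple systems and strongly regular graphs}

\begin{abstract}
We show that every group $G$ of order $n\ge 2$ is the automorphism group of a Steiner triple system of order $v$ for every $v\equiv 1,3 \pmod 6$ with $v\ge 552n$, and of a strongly regular graph on $v(v-1)/6$ vertices. Thus linear order suffices for Steiner triple systems, which is best possible up to the constant factor, and quadratic order suffices for strongly regular graphs. The group acts trivially on a subsystem of almost half the points and semiregularly on the remaining points. The part of the system outside the subsystem is built explicitly, and a random placement of the subsystem removes the unwanted symmetries.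
\end{abstract}

\section{Introduction}\label{sec:intro}

All groups in this paper are finite. A \emph{Steiner triple system} is a finite set of \emph{points} together with a family of $3$-element subsets, the \emph{blocks}, such that any two distinct points lie in exactly one block. Its \emph{order} is the number of points. In a system of order $v\ge1$ every point lies on $(v-1)/2$ blocks and there are $v(v-1)/6$ blocks in all, so $v\equiv 1,3\pmod 6$. We call such integers $v$ \emph{admissible}. Kirkman's theorem \cite{Kirkman} says that a Steiner triple system of order $v$ exists for every admissible $v\ge 1$; it is the only outside result that we use. A graph is \emph{strongly regular with parameters} $(\nu,\kappa,a,b)$ if it has $\nu$ vertices, is regular of degree $\kappa$, is neither complete nor edgeless, and any two distinct vertices have exactly $a$ common neighbors when they are adjacent and exactly $b$ common neighbors when they are not. The order of a graph is its number of vertices.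

A group $G$ is \emph{represented} by a structure $X$ if $\operatorname{Aut}X\cong G$. For instance, the system consisting of a single block represents the symmetric group of order $6$, and the pentagon, which is strongly regular with parameters $(5,2,0,1)$, represents the dihedral group of order $10$. By a theorem of E.~Mendelsohn \cite{Mendelsohn}, every finite group is represented by some Steiner triple system and by some strongly regular graph. The known constructions have order exponential in $|G|$, roughly $2^{c|G|}$. We ask whether this size is necessary.

\begin{quote}
\emph{Is there a constant $c$ such that every group of order $n\ge2$ is represented by \textup{(i)} a Steiner triple system of order at most $n^c$; \textup{(ii)} a strongly regular graph of order at most $n^c$?}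
\end{quote}

A lower bound is immediate. If $n=p$ is prime and a structure on $m$ points has automorphism group of order $p$, then $p$ divides $m!$, so $m\ge n$. In the other direction, $G$ acts faithfully on $n$ points by left multiplication, so the action of $G$ asks for no more than linearly many points. The difficulty is to admit $G$ and nothing else. In an unrestricted graph one can mark vertices, for example by their degrees, to destroy symmetries; in a Steiner triple system every point lies on the same number of blocks and every pair lies on one block, so there is no room for such marks. What speaks for a positive answer is abundance: if a $G$-invariant system can be completed in very many ways, an additional automorphism should be a rare coincidence. We turn this expectation into a count, and the answer to both questions is yes.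

\begin{theorem}\label{thm:sts}
Let $G$ be a group of order $n\ge2$. For every integer $v\equiv1,3\pmod 6$ with $v\ge552n$ there is a Steiner triple system $V$ of order $v$ with $\operatorname{Aut}V\cong G$.
\end{theorem}

\begin{theorem}\label{thm:srg}
Let $G$ be a group of order $n\ge2$. For every integer $v\equiv1,3\pmod 6$ with $v\ge552n$ there is a strongly regular graph on $v(v-1)/6$ vertices whose automorphism group is isomorphic to $G$.
\end{theorem}

\begin{corollary}\label{cor:answer}
Every group of order $n\ge2$ is represented by a Steiner triple system of order at most $554n\le n^{11}$ and by a strongly regular graph of order at most $2^{16}n^2\le n^{18}$.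
\end{corollary}

\begin{proof}
The integer $v=552n+1$ is admissible, and $v\le554n\le2^{10}n\le n^{11}$. Since $554^2=306916<6\cdot2^{16}$, we also have $v(v-1)/6\le(554n)^2/6\le2^{16}n^2\le n^{18}$.
\end{proof}

By the lower bound for prime $n$, the linear order in Theorem~\ref{thm:sts} is best possible up to the constant factor. For strongly regular graphs we obtain a quadratic upper bound and only that linear lower bound.

The proof of Theorem~\ref{thm:sts} separates the group from the randomness. We remove from the desired system the blocks of a large subsystem, which leaves a \emph{triple system with a hole} (Section~\ref{sec:hole}). Section~\ref{sec:fill} shows that a large hole can be filled so that the only automorphisms of the result are those that fix the hole pointwise; the group $G$ plays no role there. Section~\ref{sec:skeleton} constructs a triple system with a hole in which these automorphisms form a copy of $G$. Section~\ref{sec:srg} passes to the block graph.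

\section{Triple systems with a hole}\label{sec:hole}

A \emph{triple system with a hole} is a triple $X=(W,C,\mathcal T)$, where $W\ne\emptyset$ and $C$ are disjoint finite sets and $\mathcal T$ is a family of $3$-element subsets of $W\cup C$ such that
\begin{itemize}
\item two distinct points, at least one of them in $W$, lie in exactly one member of $\mathcal T$;
\item two distinct points of $C$ lie in no member of $\mathcal T$.
\end{itemize}
The set $C$ is the \emph{hole}. For distinct points $x,y$ that are not both in $C$, let $x*y$ be the third point of the triple that contains them. An automorphism of $X$ is a permutation of $W\cup C$ that preserves $W$, $C$ and $\mathcal T$, and $\operatorname{Aut}_0X$ denotes the group of automorphisms that fix every point of $C$. We write $N=|W|$ and $f=|C|$ throughout.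

A triple has at most one point in $C$, so $X$ can be described on $W$ alone. For $c\in C$ the pairs $\{x,y\}$ with $\{x,y,c\}\in\mathcal T$ form a perfect matching of $W$. We identify $c$ with this matching, call it a \emph{color}, and write $\sigma_c$ for the involution $x\mapsto x*c$ of $W$, which interchanges the two ends of each pair. Let $\mathcal B$ be the family of triples contained in $W$. Each pair of points of $W$ lies in exactly one member of $\mathcal B$ or in exactly one color, and not both. Conversely, a family $\mathcal B$ of triples of $W$, no two of which share a pair, together with a partition of the uncovered pairs into perfect matchings of $W$, defines a triple system with a hole. Of the $N-1$ pairs at a point of $W$, exactly $f$ are colored and the others come in twos from $\mathcal B$. Hence every point of $W$ lies on the same number $r$ of members of $\mathcal B$, and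
\begin{equation}\label{eq:degree}
f=N-1-2r .
\end{equation}
In particular $f<N$.

Let $F$ be a Steiner triple system of order $f$ and let $\theta\colon C\to F$ be a bijection. The \emph{filling} $V_\theta$ has point set $W\cup C$, and its blocks are the members of $\mathcal T$ and the preimages under $\theta$ of the blocks of $F$. It is a Steiner triple system of order $N+f$, because a pair inside $C$ lies in exactly one block of the second kind and every other pair lies in exactly one block of the first kind. The blocks not contained in $C$ are exactly the members of $\mathcal T$. Therefore an automorphism of $V_\theta$ that preserves $C$ is an automorphism of $X$, and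
\begin{equation}\label{eq:stab}
\text{the pointwise stabilizer of $C$ in $\operatorname{Aut}V_\theta$ is $\operatorname{Aut}_0X$, for every $\theta$.}
\end{equation}
This is the reason for letting $G$ act trivially on the hole: all $f!$ fillings admit $G$, and we may choose among them freely.

\begin{example}\label{ex:fano}
Let $G$ have order $2$ and act without fixed points on a set $W$ of four points. Take $\mathcal B=\emptyset$ and let $C$ consist of the three perfect matchings of $W$. The involutions $\sigma_c$ are the three double transpositions; one of them generates $G$, and $G$ preserves every color. With $F$ a single block, $V_\theta$ has order $7$ and admits $G$. Its automorphism group is larger than $G$ for three separate reasons.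
\begin{enumerate}
\item The group $\operatorname{Aut}_0X$ is the Klein four-group generated by the $\sigma_c$, which is larger than $G$.
\item The hole is not distinguished: each of the seven blocks is a copy of $F$ inside $V_\theta$.
\item Every permutation of $W$ permutes the three colors and so extends to an automorphism of $V_\theta$, and all six permutations of $C$ arise in this way.
\end{enumerate}
These are the only possible failures. If $\operatorname{Aut}_0X=G$, if every automorphism of $V_\theta$ preserves $C$, and if every automorphism that preserves $C$ fixes it pointwise, then $\operatorname{Aut}V_\theta=G$ by \eqref{eq:stab}.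
\end{example}

The first failure does not depend on $\theta$ and has to be excluded by construction. The second and third will be excluded by counting: we bound the number of possible substructures and symmetries of $X$ and of $F$ separately, and show that a random $\theta$ is unlikely to match one of $X$ with one of $F$. The bounds come from the fact that substructures are generated by logarithmically many points.

A set $Y\subseteq W\cup C$ is \emph{closed} if every member of $\mathcal T$ with two points in $Y$ lies in $Y$. An intersection of closed sets is closed, so every set $Z$ of points \emph{generates} a smallest closed set containing it. When $C=\emptyset$, $X$ is a Steiner triple system and its closed sets are its \emph{subsystems}; the empty set and single points count as subsystems. The hole $C$ is a subsystem of $V_\theta$, and every subsystem of $V_\theta$ is a closed set of $X$.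

\begin{lemma}\label{lem:doubling}
Let $X=(W,C,\mathcal T)$ be a triple system with a hole, let $v=N+f$, and let $k=\lfloor\log_2(v+1)\rfloor$.
\begin{enumerate}
\item[(a)] If $Y\subseteq Y'$ are closed and $Y'\setminus Y$ contains a point of $W$, then $|Y'|\ge2|Y|+1$.
\item[(b)] Every closed set $Y$ that meets $W$ is generated by at most $k$ points of $W$.
\item[(c)] At most $N^k$ closed sets meet $W$, and $|\operatorname{Aut}X|\le N^k$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $w\in W$ lie in $Y'\setminus Y$. The map $y\mapsto w*y$ on $Y$ is injective, since $w*(w*y)=y$, and its values lie in $Y'\setminus\{w\}$. No value lies in $Y$: otherwise the triple $\{w,y,w*y\}$ would have two points in $Y$, which forces $w\in Y$. So $Y'$ contains the disjoint sets $Y$, $\{w\}$ and $\{w*y:y\in Y\}$.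

(b) Put $Y_0=\emptyset$. As long as possible, choose $w_j\in(Y\cap W)\setminus Y_{j-1}$ and let $Y_j\subseteq Y$ be the closed set generated by $w_1,\dots,w_j$. By (a) and induction $|Y_j|\ge2^j-1$, so the process stops at some $j$ with $1\le j\le k$, and then $Y\cap W\subseteq Y_j$. If $c\in Y\cap C$, then $w_1*c\in Y\cap W\subseteq Y_j$, and hence $c=w_1*(w_1*c)\in Y_j$. Thus $Y_j=Y$.

(c) By (b), repeating generators if necessary, every closed set that meets $W$ is generated by the entries of a sequence in $W^k$. Fix such a sequence for $W\cup C$ itself. An automorphism that fixes two points of a triple fixes the third, so its set of fixed points is closed. Hence only the identity fixes all $k$ generators, and an automorphism is determined by the images of the generators, which form a sequence in $W^k$.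
\end{proof}

We also apply the lemma, with empty hole, to a Steiner triple system $F$ of order $f$ with $1\le f\le v$. It gives: a proper subsystem of $F$ has at most $(f-1)/2$ points, $F$ has at most $f^k$ nonempty subsystems, and $|\operatorname{Aut}F|\le f^k$.

\section{Filling a large hole at random}\label{sec:fill}

\begin{proposition}\label{prop:fill}
Let $X=(W,C,\mathcal T)$ be a triple system with a hole such that $N\ge576$, $f$ is admissible and $f>\frac{29}{32}N$. Then there is a Steiner triple system $V$ of order $N+f$ with $\operatorname{Aut}V=\operatorname{Aut}_0X$.
\end{proposition}

\begin{proof}
Let $F$ be any Steiner triple system of order $f$, which exists by Kirkman's theorem, and let $\theta\colon C\to F$ be a uniformly random bijection. Put $v=N+f$ and $k=\lfloor\log_2(v+1)\rfloor$. Consider two events.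
\begin{itemize}
\item[$\mathcal E_1$:] $V_\theta$ has a subsystem of order $f$ other than $C$.
\item[$\mathcal E_2$:] some automorphism of $V_\theta$ preserves $C$ and moves a point of $C$.
\end{itemize}
If neither occurs, then every automorphism of $V_\theta$ preserves $C$, the unique subsystem of order $f$, and fixes it pointwise, so $\operatorname{Aut}V_\theta=\operatorname{Aut}_0X$ by \eqref{eq:stab}. It suffices to show that each event has probability less than $\frac12$. Both estimates are union bounds over at most $N^{2k}$ cases, so we first bound that number.

\medskip\noindent\emph{The number of cases.} We claim that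
\begin{equation}\label{eq:numeric}
N^{2k}<2^{\frac{13}{32}N-1}.
\end{equation}
Let $2^m\le N<2^{m+1}$; then $m\ge9$. Since $f<N$, we have $v+1\le2N<2^{m+2}$, so $k\le m+1$ and $N^{2k}<2^{2(m+1)^2}$. It is enough to show $2(m+1)^2+1\le\frac{13}{32}N$. For $m=9$ the left side is $201$ and the right side is at least $\frac{13}{32}\cdot576=234$. For $m\ge10$ the right side is at least $13\cdot2^{m-5}$. At $m=10$ we have $243\le416$, and when $m$ increases by one, $2(m+1)^2+1$ at most doubles, because $(m+2)^2\le2(m+1)^2$.

\medskip\noindent\emph{The event $\mathcal E_1$.} The bijection $\theta$ can influence a second subsystem only through its intersection with $C$, so we first show that this intersection is large. Let $Y\ne C$ be a subsystem of $V_\theta$ of order $f$, let $D=Y\cap C$ and $s=|D|$. Fix $x\in C\setminus Y$. For $y\in Y\setminus C$ the point $z=x*y$ is not in $C$, since the triple $\{x,y,z\}$ has only one point in $C$, and it is not in $Y$, since otherwise $y,z\in Y$ would give $x\in Y$. Different points $y$ give different points $z$. So at least $f-s$ points lie outside $C\cup Y$, which has $2f-s$ points, and $N+f\ge3f-2s$. Therefore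
\[
s\ \ge\ f-\tfrac12N\ >\ \tfrac{13}{32}N .
\]
The set $S=\theta(D)$ is a nonempty proper subsystem of $F$, so $s\le(f-1)/2$.

Now $Y$ is a closed set of $X$ that meets $W$. By Lemma~\ref{lem:doubling}(c) the set $D$ belongs to a list of at most $N^k$ subsets of $C$ that depends only on $X$, and $S$ belongs to a list of at most $f^k$ subsets of $F$ that depends only on $F$. For fixed $D$ and $S$ of the same size $s$ with $\frac{13}{32}N<s\le f/2$,
\[
\Pr\bigl(\theta(D)=S\bigr)=\binom fs^{-1}=\prod_{i=0}^{s-1}\frac{s-i}{f-i}\le\Bigl(\frac sf\Bigr)^{s}\le2^{-s}<2^{-\frac{13}{32}N}.
\]
With \eqref{eq:numeric} we get $\Pr(\mathcal E_1)\le N^{2k}\,2^{-\frac{13}{32}N}<\frac12$.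

\medskip\noindent\emph{The event $\mathcal E_2$.} Let $\alpha\in\operatorname{Aut}V_\theta$ preserve $C$ and move a point of $C$. If $o$ is the order of $\alpha|_C$ and $p$ is a prime divisor of $o$, we replace $\alpha$ by $\alpha^{o/p}$; then $\gamma=\alpha|_C$ has prime order $p$. Since $\alpha\in\operatorname{Aut}X$, the permutation $\gamma$ belongs to a list of at most $N^k$ permutations of $C$ that depends only on $X$. Since $\alpha$ preserves the blocks inside $C$, the permutation $\beta=\theta\gamma\theta^{-1}$ is one of the at most $f^k$ automorphisms of $F$, and it has order $p$.

Fix $\gamma$ and $\beta$ of prime order $p$ from these lists. If $\theta_0\gamma\theta_0^{-1}=\beta$ for one bijection $\theta_0$, then the bijections $\theta$ with $\theta\gamma\theta^{-1}=\beta$ are the maps $\zeta\theta_0$ with $\zeta\in\operatorname{Sym}(F)$ commuting with $\beta$. Let $\beta$ have $f_0$ fixed points and $j$ cycles of length $p$, so $f=f_0+jp$. A permutation commuting with $\beta$ permutes the fixed points, permutes the cycles and rotates each cycle, so there are $f_0!\,j!\,p^j$ of them. This number is small compared with $f!$ only if $\beta$ moves many points, and here the structure of $F$ helps: the fixed points of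 $\beta$ form a proper subsystem, so $f_0\le(f-1)/2$ and $jp\ge(f+1)/2$. The multiples of $p$ in $\{1,\dots,jp\}$ have product $j!\,p^j$. Hence
\[
\frac{f!}{f_0!\,j!\,p^j}=\binom f{f_0}\frac{(jp)!}{j!\,p^j}\ \ge\prod_{1\le i\le jp,\ p\nmid i}i\ \ge\ M!,\qquad M=\Bigl\lceil\frac{f+1}4\Bigr\rceil,
\]
because the product has $j(p-1)\ge jp/2\ge(f+1)/4$ factors, which are distinct positive integers. Thus $\Pr(\mathcal E_2)\le N^{2k}/M!$. We have $M>\frac{29}{128}N>130$. From $e^M\ge M^M/M!$ and $130/e>32$ we obtain $M!\ge(M/e)^M\ge2^{5M}>2^N$, and \eqref{eq:numeric} gives $\Pr(\mathcal E_2)<2^{\frac{13}{32}N-1-N}<\frac12$.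
\end{proof}

\begin{remark}
The size of the hole matters most for $\mathcal E_1$. The argument needs $f-N/2$ to exceed $\log_2 N^{2k}$, which is of order $(\log N)^2$. If $N\ge2f$, the inequality $s\ge f-N/2$ no longer excludes a subsystem of order $f$ inside $W$, over which $\theta$ has no control.
\end{remark}

\section{A triple system with a hole for the group $G$}\label{sec:skeleton}

Theorem~\ref{thm:sts} follows from Proposition~\ref{prop:fill} and the next statement, whose proof occupies this section.

\begin{proposition}\label{prop:skeleton}
Let $G$ be a group of order $n\ge2$ and let $v\ge552n$ be admissible. There is a triple system with a hole $X=(W,C,\mathcal T)$ such that $N+f=v$, $N\ge576$, $f$ is admissible, $f>\frac{29}{32}N$, and $\operatorname{Aut}_0X\cong G$.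
\end{proposition}

\subsection{Layers and classes}

We take $W=G\times\Lambda$ for a finite set $\Lambda$, with the action $g(x,\lambda)=(gx,\lambda)$. This action is \emph{semiregular}: no element other than the identity fixes a point. Its orbits are the \emph{layers} $G\times\{\lambda\}$, which we denote simply by $\lambda$. For $G$ to lie in $\operatorname{Aut}_0X$, the family $\mathcal B$ and every single color must be $G$-invariant. A color is then a union of $G$-orbits on pairs, so we list these orbits.

For layers $\lambda\ne\mu$ and $d\in G$ let
\[
E(\lambda,\mu;d)=\bigl\{\{(x,\lambda),(xd,\mu)\}:x\in G\bigr\}=E(\mu,\lambda;d^{-1}).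
\]
This orbit is a perfect matching between the two layers, and the pair $\{(x,\lambda),(y,\mu)\}$ lies in it exactly when $d=x^{-1}y$. We call these $n$ orbits the \emph{classes} of the edge $\{\lambda,\mu\}$ of the complete graph $K_\Lambda$ on $\Lambda$. Colors arise from classes as follows.

\medskip\noindent\textbf{Gluing.} \emph{Let $\Phi$ be a perfect matching of $\Lambda$, and suppose that $m$ classes are given on each edge of $\Phi$. Number the given classes of each edge by $1,\dots,m$ in any way. For each number, the union of the classes with that number is a $G$-invariant perfect matching of $W$, and the $m$ matchings so obtained use each given class once.}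

\medskip
Inside a layer $\lambda$, the orbits are the sets $\bigl\{\{(x,\lambda),(xa,\lambda)\}:x\in G\bigr\}$ with $a\neq1$, where $a$ and $a^{-1}$ give the same orbit. If $a$ is an involution, this orbit is a perfect matching $E(\lambda;a)$ of the layer. If $a^2\ne1$, the orbit joins $(x,\lambda)$ to the two distinct points $(xa,\lambda)$ and $(xa^{-1},\lambda)$, so it is contained in no matching. Such pairs cannot be colored and must be covered by $\mathcal B$. Let $h$ be the number of pairs $\{a,a^{-1}\}$ with $a^2\ne1$; then $2h\le n-1$. We cover the uncolorable pairs by \emph{inner blocks}, with two points in one layer and the third in another layer. The difficulty is to keep the number of unused classes constant on each perfect matching of $\Lambda$, so that gluing still applies.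

\begin{example}\label{ex:z3}
Let $G=\mathbb Z_3$, written additively, and $\Lambda=\mathbb Z_4$. Take the inner blocks $\{(x,\lambda),(x+1,\lambda),(x+2,\lambda+1)\}$ for $x\in G$, $\lambda\in\Lambda$. They cover all pairs inside the layers and the classes $E(\lambda,\lambda+1;2)$ and $E(\lambda,\lambda+1;1)$. One class is left on each edge of the $4$-cycle $0,1,2,3$, and all three are left on the diagonals. Gluing gives the five colors
\begin{gather*}
\varphi=E(0,1;0)\cup E(2,3;0),\qquad \varphi'=E(1,2;0)\cup E(3,0;0),\\
\psi_d=E(0,2;d+1)\cup E(1,3;d)\quad(d\in\mathbb Z_3),
\end{gather*}
in agreement with \eqref{eq:degree}: $N=12$, $r=3$, $f=5$. This is a triple system with a hole that admits $G$, and it has two instructive defects.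

First, $5$ is not admissible, so the hole cannot be filled. We need a way to adjust $f$.

Second, consider $\pi=\sigma_{\psi_0}\sigma_{\varphi'}\sigma_\varphi$, applied from right to left. It returns every point to its layer:
\begin{align*}
(x,0)&\mapsto(x,1)\mapsto(x,2)\mapsto(x-1,0), & (x,1)&\mapsto(x,0)\mapsto(x,3)\mapsto(x,1),\\
(x,2)&\mapsto(x,3)\mapsto(x,0)\mapsto(x+1,2), & (x,3)&\mapsto(x,2)\mapsto(x,1)\mapsto(x,3).
\end{align*}
Because $\psi_0$ uses a nonzero class on the single edge $\{0,2\}$, the permutation $\pi$ moves exactly the points of the layers $0$ and $2$. Every element of $\operatorname{Aut}_0X$ commutes with $\pi$ and so preserves the union of these layers. A twisted class therefore serves as a mark, but it marks an edge of $K_\Lambda$ and not a layer, and here an extra symmetry survives. The map $(x,\lambda)\mapsto(-x,\lambda+2)$ sends $E(\lambda,\mu;d)$ to $E(\lambda+2,\mu+2;-d)$, so it preserves all five colors, and it sends the block with parameters $(x,\lambda)$ to the block with parameters $(-x-1,\lambda+2)$. It lies in $\operatorname{Aut}_0X$ and not in $G$.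
\end{example}

The example suggests the shape of $\Lambda$. Inner blocks are placed along $4$-cycles of layers, each of which splits into two matchings. To adjust $f$ we add \emph{transversal blocks}, with points in three different layers: if $\Lambda$ is partitioned into triangles and one $G$-orbit of transversal blocks is placed on each, then $r$ grows by $1$ and $f$ drops by $2$. To mark a single layer we twist two edges that share it. We therefore take $|\Lambda|=6q$ with $q$ even, which makes room for both $4$-cycles and triangles.

\subsection{Parameters}

The inner blocks will contribute $3h$ to $r$, and the transversal blocks an adjustable amount $\rho$. With $N=6qn$ and \eqref{eq:degree}, the order is $N+f=12qn-1-6h-2\rho$. Accordingly, let $q$ be the least even integer with $12qn-1-6h\ge v$, and define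
\[
\rho=\tfrac12(12qn-1-6h-v),\qquad N=6qn,\qquad r=3h+\rho,\qquad f=N-1-2r .
\]
Then $\rho\ge0$ is an integer because $v$ is odd, and $N+f=v$. Since $6\mid N$, we have $f\equiv v\pmod6$, so $f$ is admissible. Since $12\cdot46n-1-6h<552n\le v$, we have $q\ge48$, and hence $N\ge288n\ge576$. By the minimality of $q$, $12(q-2)n-1-6h<v$, that is, $\rho<12n$. Consequently $2r+1\le3(n-1)+(24n-2)+1<27n\le\frac3{32}N$, and $f>\frac{29}{32}N$. It remains to construct $\mathcal B$ with this value of $r$, to color the remaining pairs, and to show that $\operatorname{Aut}_0X=G$.

\subsection{Decomposing the complete graph on the layers}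

Let $P=\mathbb Z_q\times\mathbb Z_3$ and $\Lambda=P\times\mathbb Z_2$. For $i\in P$ let $z(i)$ be its $\mathbb Z_3$-coordinate. An edge $\{(i,\varepsilon),(j,\varepsilon')\}$ of $K_\Lambda$ with $i\ne j$ lies \emph{over} the pair $\{i,j\}$; it is \emph{straight} if $\varepsilon=\varepsilon'$ and \emph{skew} otherwise. Over each pair lie two straight and two skew edges. The edges of $K_\Lambda$ are of three types.

\medskip\noindent\emph{Type I: the edges $\{(i,0),(i,1)\}$, $i\in P$.} They form a perfect matching $\Psi$ of $\Lambda$.

\medskip\noindent\emph{Type II: edges over pairs $\{i,j\}$ with $z(i)=z(j)$.} Since $q$ is even, the complete graph on $q$ vertices has a $1$-factorization, a partition of its edges into $q-1$ perfect matchings. (Label the vertices by $\mathbb Z_{q-1}\cup\{\infty\}$ and put $\{x,y\}$ in the matching $l$ with $2l=x+y$, and $\{\infty,l\}$ in the matching $l$; this works because $q-1$ is odd.) Let $\mathcal F_1,\dots,\mathcal F_{q-1}$ be a $1$-factorization of the complete graph on $\mathbb Z_q$, and let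
\[
M_l=\bigl\{\{(u,z),(u',z)\}:\{u,u'\}\in\mathcal F_l,\ z\in\mathbb Z_3\bigr\}.
\]
The $M_l$ are perfect matchings of $P$ that partition the pairs in question. The straight edges over $M_l$ form a perfect matching $\Phi_l$ of $\Lambda$, and the skew edges over $M_l$ form a perfect matching $\Phi'_l$.

\medskip\noindent\emph{Type III: edges over pairs $\{i,j\}$ with $z(i)\ne z(j)$.} We partition these pairs into $2$-regular graphs, of which $24$ are to consist of triangles. Let $\eta\colon\mathbb Z_q\to\mathbb Z_q$ be a bijection with $\eta(s)=2s$ for $s=0,1,\dots,23$. It exists because $0,2,\dots,46$ are distinct modulo $q\ge48$; we cannot ask for $\eta(s)=2s$ for all $s$, since $q$ is even. For $s\in\mathbb Z_q$ define a permutation $i\mapsto i^+$ of $P$, depending on $s$, by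
\[
(u,0)^+=(u+s,1),\qquad(u,1)^+=(u+s,2),\qquad(u,2)^+=(u-\eta(s),0),
\]
and let $R_s$ be the graph with edges $\{i,i^+\}$, $i\in P$. Since $z(i^+)=z(i)+1$, the predecessor and the successor of $i$ are distinct, and $R_s$ is $2$-regular. The pairs $\{(u,0),(u',1)\}$ and $\{(u,1),(u',2)\}$ lie in $R_s$ exactly for $s=u'-u$, and the pair $\{(u,0),(u',2)\}$ exactly for $\eta(s)=u'-u$; so the graphs $R_s$ partition the pairs in question. Three steps lead from $(u,0)$ to $(u+2s-\eta(s),0)$. Hence for $0\le s\le23$ the graph $R_s$ is a disjoint union of triangles $\{(u,0),(u+s,1),(u+2s,2)\}$.

The straight edges over $R_s$ form two copies of $R_s$; over a triangle they cannot be split into matchings that cover all its layers. They have to be mixed with skew edges.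

\begin{lemma}\label{lem:four}
Let $s\in\mathbb Z_q$.
\begin{enumerate}
\item[(a)] The skew edges over $R_s$ can be partitioned into two perfect matchings of $\Lambda$.
\item[(b)] All edges over $R_s$ can be partitioned into four perfect matchings of $\Lambda$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $\varepsilon\in\mathbb Z_2$ take the edges $\{(i,\varepsilon),(i^+,\varepsilon+1)\}$, $i\in P$. They form a perfect matching because $i\mapsto i^+$ is a permutation.

(b) On $\mathbb Z_2^2$ consider the linear forms $\omega_0(\xi)=\xi_1$, $\omega_1(\xi)=\xi_2$, $\omega_2(\xi)=\xi_1+\xi_2$. Any two of them are linearly independent, so $\xi\mapsto(\omega_z(\xi),\omega_{z'}(\xi))$ is a bijection of $\mathbb Z_2^2$ for $z\ne z'$. For $\xi\in\mathbb Z_2^2$ put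
\[
J_\xi=\bigl\{\{(i,\omega_{z(i)}(\xi)),\,(i^+,\omega_{z(i^+)}(\xi)+1)\}:i\in P\bigr\}.
\]
Exactly two edges of $J_\xi$ contain a vertex with first coordinate $i$: the edge indexed by $i$ contains $(i,\omega_{z(i)}(\xi))$, and the edge indexed by the predecessor of $i$ contains $(i,\omega_{z(i)}(\xi)+1)$. So $J_\xi$ is a perfect matching of $\Lambda$. For fixed $i$ the pair $(\omega_{z(i)}(\xi),\omega_{z(i^+)}(\xi)+1)$ takes each of its four possible values once, so each edge over $\{i,i^+\}$ lies in exactly one $J_\xi$.
\end{proof}

\subsection{The blocks inside $W$}

\emph{Inner blocks.} Let $A\subseteq G$ contain one element of each pair $\{a,a^{-1}\}$ with $a^2\ne1$, so $|A|=h$. An orbit of blocks $\{(x,\lambda),(xa,\lambda),(xb,\mu)\}$ uses the two classes $E(\lambda,\mu;b)$ and $E(\lambda,\mu;a^{-1}b)$, and orbits placed on the same edge must use different classes. A greedy choice succeeds for about $n/4$ elements $a$, while $h$ can be close to $n/2$. We therefore split $A=A_1\sqcup A_2$ with $|A_1|=\lceil h/2\rceil$ and place the two halves on different edges.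

For $l=1,2$ choose elements $b_a\in G$ $(a\in A_l)$ such that the $2|A_l|$ elements $b_a$ and $a^{-1}b_a$ are distinct. Suppose that $j\le\lceil h/2\rceil-1$ elements of $A_l$ have been treated and that $U$ is the set of the $2j$ values used. For the next $a$ we need $b_a\notin U\cup aU$, and $b_a\ne a^{-1}b_a$ holds automatically. This excludes at most $4j\le2h-2<n$ elements, so $b_a$ exists.

For $l=1,2$ orient each edge of $M_l$, and define a permutation $\tau_l$ of $\Lambda$ by $\tau_l(i,\varepsilon)=(j,\varepsilon)$ and $\tau_l(j,\varepsilon)=(i,\varepsilon+1)$ for each oriented edge $i\to j$. Its cycles are the $4$-cycles $(i,0)\to(j,0)\to(i,1)\to(j,1)\to(i,0)$, so each edge of $\Phi_l\cup\Phi'_l$ is of the form $\{\lambda,\tau_l\lambda\}$ for exactly one $\lambda$. The inner blocks are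
\[
\{(x,\lambda),\,(xa,\lambda),\,(xb_a,\tau_l\lambda)\}\qquad(l\in\{1,2\},\ a\in A_l,\ \lambda\in\Lambda,\ x\in G).
\]
A pair $\{(x,\lambda),(y,\lambda)\}$ with $(x^{-1}y)^2\ne1$ is covered exactly once, because exactly one of $x^{-1}y$ and $y^{-1}x$ lies in $A$. On the edge $\{\lambda,\tau_l\lambda\}$ the inner blocks cover the $2|A_l|$ distinct classes $E(\lambda,\tau_l\lambda;b_a)$ and $E(\lambda,\tau_l\lambda;a^{-1}b_a)$, each pair once. They cover nothing else. For each $a\in A$, a point of $W$ lies on three inner blocks, once in each of the three positions.

\medskip\noindent\emph{Transversal blocks.} An orbit of blocks $\{(x,\lambda_0),(xd,\lambda_1),(xd',\lambda_2)\}$ uses the classes $E(\lambda_0,\lambda_1;d)$, $E(\lambda_0,\lambda_2;d')$ and $E(\lambda_1,\lambda_2;d^{-1}d')$. Choose pairs $(d_j,d'_j)\in G^2$ for $1\le j\le\lceil n/2\rceil$ such that the $d_j$ are distinct, the $d'_j$ are distinct and the $d_j^{-1}d'_j$ are distinct. This is again done greedily: take any new $d_j$; then $d'_j$ must avoid the at most $2(j-1)\le n-1$ elements $d'_{j'}$ and $d_jd_{j'}^{-1}d'_{j'}$ with $j'<j$. (One cannot have $n$ such pairs in general; in the group of order $2$ two such pairs do not exist.) Since $\rho<12n\le24\lceil n/2\rceil$,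 we can write $\rho=m_0+\dots+m_{23}$ with integers $0\le m_s\le\lceil n/2\rceil$. This is the origin of the constants: $24$ triangle decompositions are needed to carry $\rho$, they require $q\ge48$, and $552=12\cdot46$ is the bound on $v/n$ that excludes $q\le46$. The transversal blocks are
\[
\{(x,(i_0,\varepsilon)),\,(xd_j,(i_1,\varepsilon)),\,(xd'_j,(i_2,\varepsilon))\},
\]
where $0\le s\le23$, $\{i_0,i_1,i_2\}$ is a triangle of $R_s$ with $z(i_z)=z$, $\varepsilon\in\mathbb Z_2$, $1\le j\le m_s$ and $x\in G$. On each straight edge over $R_s$ with $s\le23$ they cover exactly $m_s$ classes, each pair once, and they cover nothing else. For each $s$ a layer lies in one triangle $\{(i_0,\varepsilon),(i_1,\varepsilon),(i_2,\varepsilon)\}$, so a point lies on $\sum_sm_s=\rho$ transversal blocks.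

Let $\mathcal B$ be the family of all inner and transversal blocks. It is $G$-invariant. Inner blocks use pairs inside layers and edges of type II, and transversal blocks use edges of type III, so two points lie in at most one member of $\mathcal B$. Every point lies on $3h+\rho=r$ members.

\subsection{The colors}

Call a class \emph{free} if its pairs are not covered by $\mathcal B$. The uncovered pairs are those of the free classes and those of the matchings $E(\lambda;a)$ with $a$ an involution. We partition them into $G$-invariant perfect matchings of $W$.
\begin{itemize}
\item For each involution $a$, take the color $\bigcup_{\lambda\in\Lambda}E(\lambda;a)$.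
\item Every edge of $\Psi$ has $n$ free classes. Gluing gives $n$ colors.
\item Every edge of $\Phi_l$ and of $\Phi'_l$ has $n-2|A_l|$ free classes if $l\le2$ and $n$ free classes if $l\ge3$. Apply gluing to each of these matchings.
\item For $24\le s\le q-1$ every edge over $R_s$ has $n$ free classes. Apply gluing to the four matchings of Lemma~\ref{lem:four}(b).
\item For $0\le s\le23$ the skew edges over $R_s$ have $n$ free classes and the straight ones have $n-m_s$. First restore the balance: choose $m_s$ classes on each skew edge and glue them along the two matchings of Lemma~\ref{lem:four}(a). Now every edge over $R_s$ has $n-m_s$ unused free classes; glue them along the four matchings of Lemma~\ref{lem:four}(b).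
\end{itemize}
Let $C$ be the set of these colors. Every pair of points of $W$ lies in exactly one member of $\mathcal B$ or in exactly one color, so we have a triple system with a hole $X=(W,C,\mathcal T)$ with $G\le\operatorname{Aut}_0X$, and $|C|=N-1-2r=f$ by \eqref{eq:degree}.

The numbering of the classes in each gluing is still free, and we use this freedom for five colors. Fix $g\in G$ with $g\ne1$; this is possible since $n\ge2$. Fix $i^*\in P$, let $j_l$ be the partner of $i^*$ in $M_l$ for $l=3,4$, and put $\lambda^*=(i^*,0)$ and $\mu_l=(j_l,0)$. Then $\{\lambda^*,\mu_l\}\in\Phi_l$, and $\mu_3\ne\mu_4$ because $M_3$ and $M_4$ have no common edge. All $n$ classes are free on every edge of $\Psi,\Phi_3,\Phi'_3,\Phi_4,\Phi'_4$. Call $E(\lambda,\mu;1)=E(\mu,\lambda;1)$ the \emph{trivial class} of the edge $\{\lambda,\mu\}$. We number the classes so that the colors include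
\begin{itemize}
\item $\psi$, the union of the trivial classes of the edges of $\Psi$;
\item $\varphi'_l$ $(l=3,4)$, the union of the trivial classes of the edges of $\Phi'_l$;
\item $\varphi_l$ $(l=3,4)$, the union of $E(\lambda^*,\mu_l;g)$ and the trivial classes of all other edges of $\Phi_l$.
\end{itemize}

\subsection{No further automorphisms fix the hole}

\begin{lemma}\label{lem:rigid}
Let $K$ be the group of all permutations of $W$ that commute with $\sigma_c$ for every $c\in C$. Then $|K|\le n$.
\end{lemma}

\begin{proof}
We show that $K$ is semiregular and preserves a layer. The colored pairs form an $f$-regular graph on $N$ vertices. Since $2f>N-2$, two nonadjacent vertices have a common neighbor, so the graph is connected. If $\kappa\in K$ fixes $w$, then $\kappa\sigma_c(w)=\sigma_c\kappa(w)=\sigma_c(w)$ for all $c$, so $\kappa$ fixes all neighbors of $w$ and, by connectivity, all of $W$. Thus $K$ is semiregular, and each of its orbits has $|K|$ points.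

For $l=3,4$ let $\pi_l=\sigma_\psi\sigma_{\varphi'_l}\sigma_{\varphi_l}$, applied from right to left. If $j$ is the partner of $i$ in $M_l$, then $\pi_l$ acts by
\[
(x,(i,\varepsilon))\mapsto(x',(j,\varepsilon))\mapsto(x',(i,\varepsilon+1))\mapsto(x',(i,\varepsilon)),
\]
where $x'=xg$ if $(i,\varepsilon)=\lambda^*$, $x'=xg^{-1}$ if $(i,\varepsilon)=\mu_l$, and $x'=x$ otherwise. So $\pi_l$ moves exactly the points of the layers $\lambda^*$ and $\mu_l$. An element $\kappa\in K$ commutes with $\pi_l$, so $\pi_l$ fixes $\kappa(w)$ if and only if it fixes $w$; hence $K$ preserves the union of the layers $\lambda^*$ and $\mu_l$. The intersection of these unions for $l=3$ and $l=4$ is the layer $\lambda^*$. It has $n$ points and is a union of $K$-orbits, so $|K|\le n$.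
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:skeleton}]
The numerical conditions were verified when the parameters were chosen. Let $\alpha\in\operatorname{Aut}_0X$. For $w\in W$ and $c\in C$, $\alpha$ maps the triple $\{w,\sigma_c(w),c\}$ to the triple $\{\alpha(w),\alpha\sigma_c(w),c\}$, so $\alpha\sigma_c(w)=\sigma_c\alpha(w)$. Thus restriction to $W$ embeds $\operatorname{Aut}_0X$ in $K$, and $|\operatorname{Aut}_0X|\le n$ by Lemma~\ref{lem:rigid}. Since $G\le\operatorname{Aut}_0X$, equality holds.
\end{proof}

Propositions~\ref{prop:fill} and~\ref{prop:skeleton} together prove Theorem~\ref{thm:sts}.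

\section{The block graph}\label{sec:srg}

The \emph{block graph} of a Steiner triple system $V$ has the blocks of $V$ as vertices, two distinct blocks being adjacent when they have a common point. The uniformity of $V$ makes this graph strongly regular, and for large order the points can be recovered from it as the largest cliques.

\begin{proposition}\label{prop:block}
Let $V$ be a Steiner triple system of order $v>15$ and let $\Gamma$ be its block graph. Then $\Gamma$ is strongly regular with parameters $\bigl(\frac{v(v-1)}6,\frac{3(v-3)}2,\frac{v+3}2,9\bigr)$, and $\operatorname{Aut}\Gamma\cong\operatorname{Aut}V$.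
\end{proposition}

\begin{proof}
Two distinct blocks share at most one point. A block meets $\frac{v-1}2-1$ other blocks at each of its three points, so the degree is $\frac{3(v-3)}2$. The graph is not complete, because $\frac{3(v-3)}2<\frac{v(v-1)}6-1$ is equivalent to $(v-3)(v-7)>0$.

Let $B,B'$ be blocks that meet in the point $x$. A common neighbor either contains $x$, which gives $\frac{v-1}2-2$ blocks, or it is the block through a point of $B\setminus\{x\}$ and a point of $B'\setminus\{x\}$. A block of the second kind is neither $B$ nor $B'$, so it has only one point in each of them; hence it avoids $x$, and the four choices of the two points give four distinct blocks. The total is $\frac{v+3}2$. If $B,B'$ are disjoint, the common neighbors are the blocks through a point of $B$ and a point of $B'$, and for the same reason the nine choices give nine distinct blocks.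

The \emph{pencil} $\mathcal P_x$ of a point $x$ is the set of the $\frac{v-1}2$ blocks through $x$; it is a clique, and distinct points have distinct pencils, since two pencils share only one block. Let $\mathcal K$ be a nonempty clique whose blocks have no common point, and let $B\in\mathcal K$. For $x\in B$ there is a block $B'\in\mathcal K$ with $x\notin B'$. The members of $\mathcal K$ through $x$ meet $B'$ in distinct points, so there are at most three of them, one of which is $B$. Every member of $\mathcal K$ other than $B$ passes through a point of $B$, so $|\mathcal K|\le1+3\cdot2=7$. Since $\frac{v-1}2>7$, a clique of size $\frac{v-1}2$ has a common point and is therefore a pencil.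

Let $\omega\in\operatorname{Aut}\Gamma$. It permutes the cliques of size $\frac{v-1}2$, so there is a permutation $\bar\omega$ of the points with $\omega(\mathcal P_x)=\mathcal P_{\bar\omega(x)}$. For a block $B$ we have $x\in B$ if and only if $B\in\mathcal P_x$, if and only if $\omega(B)\in\mathcal P_{\bar\omega(x)}$, if and only if $\bar\omega(x)\in\omega(B)$. So $\omega(B)=\bar\omega(B)$ for every block $B$: the permutation $\bar\omega$ is an automorphism of $V$ and induces $\omega$. Thus the natural homomorphism $\operatorname{Aut}V\to\operatorname{Aut}\Gamma$ is surjective. It is injective, because an automorphism of $V$ that fixes every block fixes every pencil and hence every point.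
\end{proof}

\begin{remark}
The bound $v>15$ is needed for this identification. Let $V$ consist of the $15$ nonzero vectors of $\mathbb F_2^4$ with blocks $\{x,y,x+y\}$, so that blocks correspond to $2$-dimensional subspaces. Two such subspaces meet nontrivially exactly when they do not span $\mathbb F_2^4$, that is, exactly when their orthogonal complements under the standard bilinear form meet nontrivially. So $B\mapsto B^\perp$ is an automorphism of $\Gamma$. It maps $\mathcal P_x$ to the seven blocks contained in $x^\perp$, which have no common point, and so it is not induced by an automorphism of $V$.
\end{remark}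

The systems of Theorem~\ref{thm:sts} have order $v\ge552n>15$, so Proposition~\ref{prop:block} applies to them and proves Theorem~\ref{thm:srg}.

\begin{thebibliography}{9}

\bibitem{Kirkman}
Kirkman, theorem on the existence of a Steiner triple system of every order $v\equiv1,3\pmod 6$.

\bibitem{Mendelsohn}
E.~Mendelsohn, theorem that every finite group is represented by a Steiner triple system and by a strongly regular graph.

\end{thebibliography}
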